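# Bounded extensions of maps into the compact operators: a counterexample from $SL_3(\mathbb F_p[t])$

Throughout, $\mathcal K$ is the space of compact operators on $\ell_2$, with the operator space structure it inherits from $B(\ell_2)$. All subspaces called closed are norm closed, and c.b. means completely bounded.

## 1. Maps into the diagonal compact operators extend

The general theme is this: a linear map $u$ is given on a closed subspace $S$ of a separable space $Y$, with values in $\mathcal K$, and we want to extend it to $Y$ without leaving $\mathcal K$. There is one case where this is easy. Suppose that $u$ takes values in the diagonal compact operators, that is, in $c_0\subset\mathcal K$. Then the extension exists; this is Sobczyk's theorem.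

**Proposition 1.** Let $S$ be a closed subspace of a separable Banach space $Y$, and let $u\colon S\to c_0$ be bounded. Then $u$ has a linear extension $\tilde u\colon Y\to c_0$ with $\|\tilde u\|\le 2\|u\|$.

**Proof.** We may assume $\|u\|\le1$. Write $u(s)=(s_n^*(s))_n$ with $s_n^*\in S^*$, $\|s_n^*\|\le 1$, and extend each $s_n^*$ by Hahn–Banach to $y_n^*\in Y^*$ with $\|y_n^*\|\le1$. The map $y\mapsto (y_n^*(y))_n$ extends $u$, but its values are only in $\ell_\infty$. We correct it by functionals that vanish on $S$.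

Let $(y_k)$ be dense in the unit ball of $Y$. On the unit ball $B$ of $Y^*$ the metric $d(x^*,y^*)=\sum_k2^{-k}|(x^*-y^*)(y_k)|$ induces the weak* topology, for which $B$ is compact. Let $F=B\cap S^\perp$, a compact set. If $s\in S$ then $y_n^*(s)=s_n^*(s)\to0$, so every weak* cluster point of $(y_n^*)$ lies in $F$. By compactness $d(y_n^*,F)\to0$. Choose $z_n^*\in F$ with $d(y_n^*,z_n^*)=d(y_n^*,F)$. Then $(y_n^*-z_n^*)(y_k)\to0$ for each $k$, and since these functionals have norm at most $2$, $(y_n^*-z_n^*)(y)\to0$ for all $y\in Y$. So $\tilde u(y)=((y_n^*-z_n^*)(y))_n$ takes values in $c_0$, has norm at most $2$, and agrees with $u$ on $S$. $\square$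

What changes if the scalars on the diagonal become matrix blocks? Let $u\colon S\to(\bigoplus_jM_{N_j})_{c_0}\subset\mathcal K$, where the subscript means that the norms of the blocks tend to $0$. If all $N_j\le N$, list the matrix entries of all blocks as one sequence. For $m\in M_{N_j}$ we have $\max|m_{ab}|\le\|m\|\le N\max|m_{ab}|$, so Proposition 1 gives an extension of norm at most $2N\|u\|$. The bound grows with the block size, and for $N_j\to\infty$ the argument gives nothing. The proof used that all the coordinate functionals live in one compact metrizable ball. Maps $Y\to M_{N_j}$ with $N_j$ growing do not live in a common compact space. These notes show that this is a real obstruction.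

## 2. Extension as a lifting problem

**Definitions.** An operator space is a closed subspace $S\subset B(H)$. Each $M_n(S)\subset B(H^n)$ then carries a norm. A linear map $u\colon S\to S'$ between operator spaces is c.b. if $\|u\|_{cb}=\sup_n\|\mathrm{id}_{M_n}\otimes u\colon M_n(S)\to M_n(S')\|$ is finite, and completely isometric if all these maps are isometric. Always $\|u\|\le\|u\|_{cb}$.

For example, transposition on $M_n$ is isometric, but it is not a complete contraction if $n\ge2$: the flip $\sum_{a,b}E_{ab}\otimes E_{ba}$ is unitary, and transposing the second factors gives $\sum_{a,b}E_{ab}\otimes E_{ab}$, which is $n$ times a rank-one projection. So the c.b. norm of the transposition is at least $n$.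

It is known (Kirchberg) that there are a separable operator space $Y$, a closed subspace $S\subset Y$ and a c.b. map $u\colon S\to\mathcal K$ with no c.b. extension $Y\to\mathcal K$. The problem for today asks for less: **when $Y$ is a separable operator space and $S\subset Y$ a closed subspace, does every c.b. map $u\colon S\to\mathcal K$ have an extension $\tilde u\colon Y\to\mathcal K$ that is merely bounded?**

Let us run the proof of Proposition 1 in this setting. The Hahn–Banach step survives: by Wittstock's extension theorem, a c.b. map $u\colon S\to B(\ell_2)$ extends to $U\colon Y\to B(\ell_2)$ with $\|U\|_{cb}=\|u\|_{cb}$. The correction step asks for a bounded map on $Y$ that vanishes on $S$ and differs from $U$ by compact operators. In other words, $U$ induces $\bar U\colon Y/S\to B(\ell_2)/\mathcal K$, and we need a bounded linear lifting of $\bar U$ to $B(\ell_2)$. Such liftings exist if $Y/S$ is good enough.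

**Definitions.** A Banach space $W$ has the approximation property (AP) if for every compact $\mathcal C\subset W$ and $\varepsilon>0$ there is a bounded finite-rank operator $T$ on $W$ with $\sup_{z\in\mathcal C}\|z-Tz\|\le\varepsilon$. It has the $\lambda$-bounded approximation property ($\lambda$-BAP) if one can always take $\|T\|\le\lambda$. For instance, $\mathcal K$ has the $1$-BAP: the compressions $x\mapsto p_nxp_n$ to the span of the first $n$ basis vectors are contractions of finite rank that converge to the identity pointwise, hence uniformly on compact sets.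

A closed subspace $J$ of a Banach space $Z$ is an M-ideal if there is a projection $\Pi$ of $Z^*$ onto $J^\perp$ with $\|z^*\|=\|\Pi z^*\|+\|z^*-\Pi z^*\|$ for all $z^*$. For example $c_0$ is an M-ideal in $\ell_\infty$. Given $z^*\in\ell_\infty^*$, let $a=(z^*(e_n))_n\in\ell_1$; then $z^*-a$ vanishes on $c_0$. Take $x$ in the unit ball, finitely supported, with $a(x)$ close to $\|a\|$, and $y$ in the unit ball with $(z^*-a)(y)$ close to $\|z^*-a\|$. Replacing the first $n$ coordinates of $y$ by $0$ does not change $(z^*-a)(y)$, and for $n$ large it makes $a(y)$ small and the supports of $x$ and $y$ disjoint. Then $\|x+y\|_\infty\le1$ and $z^*(x+y)$ is close to $\|a\|+\|z^*-a\|$. So the norms add. In the same way, $\mathcal K$ is an M-ideal in $B(\ell_2)$, a standard fact that we use without proof.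

We quote the lifting theorem of Ando and Choi–Effros (Harmand–Werner–Werner, *M-ideals in Banach Spaces and Banach Algebras*, Thm II.2.1): if $J$ is an M-ideal in $Z$ and $W$ is a separable Banach space with the $\lambda$-BAP, then every bounded linear map $W\to Z/J$ has a linear lifting $W\to Z$ of norm at most $\lambda$ times its norm.

**Theorem 2.** Let $Y$ be a separable operator space and $S\subset Y$ a closed subspace such that $Y/S$ has the $\lambda$-bounded approximation property. Then every c.b. map $u\colon S\to\mathcal K$ extends to $\tilde u\colon Y\to\mathcal K$ with $\|\tilde u\|\le(1+\lambda)\|u\|_{cb}$.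

**Proof.** Let $U\colon Y\to B(\ell_2)$ extend $u$ with $\|U\|_{cb}=\|u\|_{cb}$. Since $U(S)\subset\mathcal K$, it induces $\bar U\colon Y/S\to B(\ell_2)/\mathcal K$ with $\|\bar U\|\le\|U\|\le\|u\|_{cb}$. The space $Y/S$ is separable with the $\lambda$-BAP and $\mathcal K$ is an M-ideal in $B(\ell_2)$, so $\bar U$ has a lifting $\Lambda\colon Y/S\to B(\ell_2)$ with $\|\Lambda\|\le\lambda\|u\|_{cb}$. Put $\tilde u(y)=U(y)-\Lambda(y+S)$. Modulo $\mathcal K$ this is $\bar U(y+S)-\bar U(y+S)=0$, so $\tilde u$ takes values in $\mathcal K$. It agrees with $U=u$ on $S$, and $\|\tilde u\|\le(1+\lambda)\|u\|_{cb}$. $\square$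

So a counterexample needs a quotient $Y/S$ that fails the bounded approximation property, and blocks of unbounded size. We now construct one: in general the answer is no.

## 3. A quotient built from congruence quotients of $SL_3(\mathbb F_p[t])$

Fix an odd prime $p$. Let $R=\mathbb F_p[t]$ and $\Gamma=SL_3(R)$. For each $j\ge1$ let $f_j\in R$ be monic irreducible of degree $j$, and $F_j=R/(f_j)$, a field with $p^j$ elements. Reduction modulo $f_j$ maps $\Gamma$ to $SL_3(F_j)$, which permutes $F_j^3\setminus\{0\}$. Let $\pi_j$ be the resulting unitary representation of $\Gamma$ on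
$$\ell_2^0(F_j^3\setminus\{0\})=\Big\{f:\sum_xf(x)=0\Big\},\qquad(\pi_j(g)f)(x)=f(g^{-1}x),$$
of dimension $N_j=|F_j|^3-2$. Put
$$M=\prod_jM_{N_j}\ \text{(bounded sequences)},\qquad S=\Big(\bigoplus_jM_{N_j}\Big)_{c_0},\qquad Q=M/S,\qquad q\colon M\to Q .$$
Then $\|q((x_j))\|=\limsup_j\|x_j\|$: subtracting the first $k$ blocks leaves norm $\sup_{j>k}\|x_j\|$, and no element of $S$ changes the limsup.

Let $\theta\colon\mathbb C[\Gamma]\to Q$, $\theta(x)=q((\pi_j(x))_j)$, a $*$-homomorphism. Let $X=\overline{\theta(\mathbb C[\Gamma])}$ and $Y=q^{-1}(X)\supset S$. Both are C\*-algebras, $S$ is an ideal of $Y$, and $Y/S=X$. The C\*-algebra $Y$ is separable because $S$ and $Y/S$ are. Let $H=\bigoplus_j\mathbb C^{N_j}$ and let $u\colon S\to\mathcal K(H)\cong\mathcal K$ be the block-diagonal inclusion, which is completely isometric.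

**Theorem 3.** The completely isometric map $u\colon S\to\mathcal K$ has no bounded linear extension $Y\to\mathcal K$.

So the answer to the question is negative, even with $Y$ a separable C\*-algebra and $S$ an ideal. The first step is to rewrite a hypothetical extension as a family of maps into matrix blocks.

**Reduction.** Suppose $\tilde u\colon Y\to\mathcal K(H)$ is a bounded extension of $u$. Let $q_j\in B(H)$ be the projection onto the $j$-th block. The map $x\mapsto(q_jxq_j)_j$ is contractive, is the identity on block-diagonal operators, and sends compact operators into $S$, since $\|q_jxq_j\|\to0$ for compact $x$. Composing it with $\tilde u$ gives a bounded linear $P\colon Y\to S$ with $P|_S=\mathrm{id}$. Then $T(q(y))=y-Py$ is well defined on $X$, since $y-Py=0$ for $y\in S$. It is linear, $qT=\mathrm{id}_X$, and $\|T\|\le1+\|P\|$, because $q(y)$ has representatives in $Y$ of norm arbitrarily close to $\|q(y)\|$. Write $T=(T_j)$ with $T_j\colon X\to M_{N_j}$. For $x\in\mathbb C[\Gamma]$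 both $(T_j\theta(x))_j$ and $(\pi_j(x))_j$ are lifts of $\theta(x)$, so their difference is in $S$. Thus, with $C=\|T\|$,
$$T_j\colon X\to M_{N_j},\qquad\sup_j\|T_j\|\le C<\infty,\qquad\|T_j\theta(x)-\pi_j(x)\|\xrightarrow[j\to\infty]{}0\quad\text{for all }x\in\mathbb C[\Gamma].\tag{1}$$
It remains to show that (1) is impossible.

## 4. Twisted traces, and the trouble with non-abelian averages

Assume (1). Let $\tau_j$ be the normalized trace on $M_{N_j}$, and let $\varphi_j\colon\mathbb C[\Gamma]\to\mathbb C$ be the linear extension of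
$$\varphi_j(g)=\tau_j\big(\pi_j(g)^*\,T_j\theta(g)\big),\qquad g\in\Gamma .$$
This number measures how close $T_j\theta(g)$ is to $\pi_j(g)$, and (1) says $\varphi_j(g)\to1$ as $j\to\infty$ for each $g$.

The plan is to find elements $\nu_i\in\mathbb C[\Gamma]$, each an average of finitely many group elements, such that:

- for fixed $i$, $\varphi_j(\nu_i)\to1$ as $j\to\infty$, which is automatic;
- for fixed $j$, $\varphi_j(\nu_i)\to0$ as $i\to\infty$;
- $(\varphi_j(\nu_i))_i$ is Cauchy uniformly in $j$.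

These three are incompatible: by the last two, $\varphi_j(\nu_i)$ is small for large $i$, uniformly in $j$, which contradicts the first. The third point requires an upper bound for $|\varphi_j(x)|$, with $x=\nu_i-\nu_{i+1}$, that is much better than $|\varphi_j(x)|\le C\|x\|_{\ell_1}$ and uses nothing about $T_j$ but $\|T_j\|\le C$.

A natural first approach is to compare $\varphi_j$ with the norms of the C\*-algebras of finite subgroups $K\subset\Gamma$. If $T_j$ were completely bounded with constant $C'$, this would work for every finite $K$. Suppose, for simplicity, that $\theta$ is a unitary representation of $K$ and that $\varphi(k)=\tau(\rho(k)^*T\theta(k))$, where $\rho$ is a unitary representation on $\mathbb C^N$. With the unit vector $\Omega=N^{-1/2}\sum_ae_a\otimes e_a$ one has $\langle(\bar x\otimes y)\Omega,\Omega\rangle=N^{-1}\sum_{a,b}\overline{x_{ab}}\,y_{ab}=\tau(x^*y)$. So for $c=\sum c_kk\in\mathbb C[K]$,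
$$|\varphi(c)|=\Big|\Big\langle\sum_kc_k\,\overline{\rho(k)}\otimes T\theta(k)\,\Omega,\Omega\Big\rangle\Big|\le\|T\|_{cb}\Big\|\sum_kc_k\,\overline{\rho(k)}\otimes\theta(k)\Big\|\le\|T\|_{cb}\|c\|_{C^*(K)},$$
because $\bar\rho\otimes\theta$ is a unitary representation of $K$.

For bounded $T$ this breaks down already for the dihedral group $K$ of order $8$. Let $r$ be the rotation by $90^\circ$ in the plane, $z=r^2=-1$, $s=\mathrm{diag}(1,-1)$, $s'=rs$. Let $\rho=\theta$ be the inclusion $K\subset M_2$ and $T$ the transposition on $M_2$, so $\|T\|=1$. As $\rho(k)$ is real orthogonal, $\varphi(k)=\frac12\mathrm{Tr}(\rho(k)^T\rho(k)^T)=\frac12\mathrm{Tr}\,\rho(k^2)$. The elements $1,z$ and the four reflections $s,sz,s',s'z$ have square $1$, so $\varphi=1$ there; and $r^2=(rz)^2=-1$, so $\varphi(r)=\varphi(rz)=-1$. For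
$$c=\tfrac14(1+s+s'-r)(1+z)$$
we get $\varphi(c)=\frac14\cdot8=2$. But $\|c\|_{C^*(K)}=1$: the two-dimensional irreducible representation sends $1+z$ to $0$, and a character $\chi$ has $\chi(z)=1$ and $\chi(r)=\chi(s')\chi(s)$, so $\chi(c)=\frac12(1+\sigma+\sigma'-\sigma\sigma')$ with $\sigma=\chi(s),\sigma'=\chi(s')\in\{\pm1\}$, which is $1,1,1,-1$ in the four cases. So $|\varphi(c)|\le\|T\|\,\|c\|_{C^*(K)}$ is false for non-abelian $K$.

The way past this point is that for **abelian** $K$ the inequality is true with the ordinary norm of $T$, and that abelian subgroups suffice for the group-theoretic part of the argument.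

## 5. A seminorm from finite abelian subgroups

For a finite abelian group $K$ and $c\in\mathbb C[K]$, $\|c\|_{C^*(K)}=\max_{\chi\in\hat K}|\chi(c)|$. For $x\in\mathbb C[\Gamma]$ let
$$\|x\|_\flat=\inf\sum_l\|c_l\|_{C^*(K_l)},$$
where the infimum is over all finite decompositions $x=\sum_lg_lc_lg_l'$ with $g_l,g_l'\in\Gamma$, $K_l\subset\Gamma$ a finite abelian subgroup, and $c_l\in\mathbb C[K_l]$. Taking the $K_l$ trivial shows $\|x\|_\flat\le\|x\|_{\ell_1}$. As an example, let $p_K=|K|^{-1}\sum_{k\in K}k$ with $K\ne\{1\}$ finite abelian. Each character takes the value $0$ or $1$ on $1-p_K$, so $\|1-p_K\|_\flat\le1$, while $\|1-p_K\|_{\ell_1}=2(1-|K|^{-1})$.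

We shall use four properties.

- $\|gxg'\|_\flat=\|x\|_\flat$ for $g,g'\in\Gamma$, directly from the definition.
- Consequently $\|\mu x\|_\flat\le\|\mu\|_{\ell_1}\|x\|_\flat$ and $\|x\mu\|_\flat\le\|\mu\|_{\ell_1}\|x\|_\flat$ for $\mu\in\mathbb C[\Gamma]$.
- $\|\pi(x)\|\le\|x\|_\flat$ for every unitary representation $\pi$ of $\Gamma$, because $\pi|_{K_l}$ decomposes into characters, so $\|\pi(g_lc_lg_l')\|=\|\pi(c_l)\|\le\|c_l\|_{C^*(K_l)}$.
- The transposition $g\mapsto g^T$, extended linearly to an anti-automorphism of $\mathbb C[\Gamma]$, preserves $\|\cdot\|_\flat$. Indeed $K^T$ is again a finite abelian subgroup, and characters of $K^T$ pull back to characters of $K$, since an anti-homomorphism on an abelian group is a homomorphism.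

**Lemma 4.** Let $B$ be a unital C\*-algebra with tracial state $\tau$, $\rho\colon\Gamma\to U(B)$ a homomorphism, $E$ a normed space, and $\theta\colon\mathbb C[\Gamma]\to E$ linear with $\|\theta(gyg')\|\le\|y\|_{C^*(K)}$ for all finite abelian $K\subset\Gamma$, $y\in\mathbb C[K]$, $g,g'\in\Gamma$. Let $T\colon E\to B$ be bounded linear and let $\varphi$ be the linear extension of $\varphi(g)=\tau(\rho(g)^*T\theta(g))$. For $c\in\mathbb C[K]$ and $\chi\in\hat K$ put $c^\chi=\sum_kc_k\chi(k)k$. Then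
$$|\varphi(gcg')|\le\max_{\chi\in\hat K}\|T\theta(gc^\chi g')\|\le\|T\|\,\|c\|_{C^*(K)},\qquad\text{hence}\qquad|\varphi(x)|\le\|T\|\,\|x\|_\flat\quad(x\in\mathbb C[\Gamma]).$$

Here is the smallest case by hand: $K=\{1,k\}$ of order two and $g=g'=1$. With $e_\pm=\frac12(1\pm\rho(k))$ we have $e_++e_-=1$ and $e_+-e_-=\rho(k)=\rho(k)^*$, so
$$\varphi(c_1+c_kk)=\tau\big(e_+T\theta(c_1+c_kk)\big)+\tau\big(e_-T\theta(c_1-c_kk)\big).$$
Each term has the form $\tau(eb)$ with $\|b\|\le\|T\|\,\|c\|_{C^*(K)}$, and the traces of $e_+,e_-$ add up to $1$. The general proof is the same.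

**Proof.** Let $e_\chi=|K|^{-1}\sum_k\chi(k)\rho(k)$. These are projections with $\sum_\chi e_\chi=1$. Orthogonality of characters says $|K|^{-1}\sum_\chi\overline{\chi(k')}\chi(k)=1$ if $k=k'$ and $0$ otherwise. Therefore
$$\varphi(gcg')=\sum_kc_k\,\tau\big(\rho(gkg')^*T\theta(gkg')\big)=\frac1{|K|}\sum_\chi\tau\Big(\Big[\sum_{k'}\chi(k')\rho(gk'g')\Big]^*T\theta(gc^\chi g')\Big).$$
The bracket is $|K|\rho(g)e_\chi\rho(g')$, so
$$\varphi(gcg')=\sum_\chi\tau\big(\rho(g')^*e_\chi\rho(g)^*\,T\theta(gc^\chi g')\big).$$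
By the trace property the $\chi$-term equals $\tau(e_\chi b)=\tau(e_\chi be_\chi)$ with $b=\rho(g)^*T\theta(gc^\chi g')\rho(g')^*$. By Cauchy–Schwarz,
$$|\tau(e_\chi\,be_\chi)|\le\tau(e_\chi)^{1/2}\,\tau(e_\chi b^*be_\chi)^{1/2}\le\tau(e_\chi)\|b\|=\tau(e_\chi)\,\|T\theta(gc^\chi g')\|.$$
Summing over $\chi$ and using $\sum_\chi\tau(e_\chi)=1$ gives the first inequality. For the second, $\|\theta(gc^\chi g')\|\le\|c^\chi\|_{C^*(K)}=\|c\|_{C^*(K)}$, since $\chi'(c^\chi)=(\chi\chi')(c)$. The bound for $x$ follows by summing over a decomposition and taking the infimum. $\square$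

In our situation the hypothesis on $\theta$ holds, because $\|\theta(gyg')\|=\limsup_l\|\pi_l(gyg')\|=\limsup_l\|\pi_l(y)\|\le\|y\|_{C^*(K)}$. So (1) implies
$$|\varphi_j(x)|\le C\|x\|_\flat\qquad\text{for all }j\text{ and all }x\in\mathbb C[\Gamma].\tag{2}$$
The uniform Cauchy property is now a question about $\|\cdot\|_\flat$ alone.

## 6. Forms $(v,w)\mapsto\psi(vw)$ of small rank

The quadratic characters that will appear involve forms $\psi(vw)$ on spaces of polynomials. We need to know that such a form has large rank unless $\psi$ vanishes on a large explicit subspace.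

For $n\ge1$ let $P_n=\{f\in R:\deg f<n\}$, and $P_n=0$ for $n\le0$. For $h\ne0$ let
$$I(h;N)=\{f\in R:h\mid f,\ \deg f<N\}=hP_{N-\deg h}.$$
For $r\ge1$ let $L=L_r$ be the product of all monic polynomials of degree at most $r-1$. There are at most $p^r$ of them, so $\deg L\le rp^r$.

Two rank-one examples show what to expect. On $P_n$, the functional $\psi(f)=f(\alpha)$ with $\alpha\in\mathbb F_p$ gives the form $f(\alpha)g(\alpha)$ of rank one, and $\psi$ vanishes on multiples of $t-\alpha$. The polynomial $L_2=\prod_\alpha(t-\alpha)$ handles all $\alpha$ at once. The functional that takes the coefficient of $t^{2n-2}$ gives the product of the coefficients of $t^{n-1}$, again of rank one, and vanishes on $P_{2n-2}$. So we should expect to lose divisibility by $L_r$ and about $r$ degrees at the top.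

**Lemma 5.** Let $V=I(h;N)$, $n=N-\deg h$, with $n\ge r$ and $n>\deg L$. Let $\psi$ be an $\mathbb F_p$-linear functional on $\mathrm{span}(VV)=I(h^2;2N-1)$ such that the form $(v,w)\mapsto\psi(vw)$ on $V$ has rank less than $r$. Then $\psi=0$ on $I(h^2L;2N-r)$.

**Proof.** First, $V=hP_n$, so $\mathrm{span}(VV)=h^2P_{2n-1}=I(h^2;2N-1)$. Put $\psi'(f)=\psi(h^2f)$ on $P_{2n-1}$. The form $\psi'(fg)$ on $P_n$ has the same rank $\rho\le r-1$, so its radical has codimension $\rho$ in $P_n$.

Let $0\le j\le n-1-\rho$. The subspace $t^jP_{\rho+1}\subset P_n$ has dimension $\rho+1$, so it meets the radical in some $t^je_j\ne0$, with $\deg e_j\le\rho\le r-1$. Up to a scalar, $e_j$ is one of the factors of $L$, so $e_j\mid L$. Let $0\le i\le n-\deg L-1$. Then $(L/e_j)t^i\in P_n$, and since $t^je_j$ is in the radical,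
$$\psi'(t^{i+j}L)=\psi'\big(t^je_j\cdot(L/e_j)t^i\big)=0 .$$
Both ranges are non-empty, as $n\ge r>\rho$ and $n>\deg L$, so $i+j$ takes every value $k$ with $0\le k\le2n-\deg L-2-\rho$. As $\rho+1\le r$, this covers all $k<2n-\deg L-r$. So $\psi'=0$ on $LP_{2n-\deg L-r}$. Finally $h^2LP_{2n-r-\deg L}=I(h^2L;2N-r)$, because $2N-r-\deg(h^2L)=2n-r-\deg L$. $\square$

## 7. Inserting a commutator average

For $i\ne j$ in $\{1,2,3\}$ let $x_{ij}(a)=1+aE_{ij}$. For a finite additive subgroup $V\subset R$ let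
$$p_{ij}(V)=\frac1{|V|}\sum_{a\in V}x_{ij}(a)\in\mathbb C[\Gamma],$$
and for a finite subgroup $H\subset\Gamma$ let $p_H=|H|^{-1}\sum_{h\in H}h$. We have $p_{ij}(V)p_{ij}(V')=p_{ij}(V+V')$ for finite subgroups $V,V'$. For distinct $i,j,k$, the elements $x_{ik}(\cdot)$ commute with $x_{ij}(\cdot)$ and with $x_{jk}(\cdot)$, and the commutators of $x_{ij}(a),x_{jk}(b)$ are of the form $x_{ik}(\pm ab)$.

The next lemma says that a product $p_{ij}(V)p_{jk}(V)$ is almost invariant under an average $p_{ik}(U')$ over polynomials of about twice the degree, and that this can be seen with an abelian group, although the group generated by $x_{ij}(V)$ and $x_{jk}(V)$ is a non-abelian Heisenberg group.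

**Lemma 6.** Let $V=I(h;N)$ be as in Lemma 5 (so $n\ge r$ and $n>\deg L$), let $i,j,k$ be distinct, and let $U'\subset I(h^2L;2N-r)$ be an $\mathbb F_p$-subspace. Then
$$\|p_{ij}(V)p_{jk}(V)(1-p_{ik}(U'))\|_\flat\le p^{-r/2},\qquad\|p_{jk}(V)p_{ij}(V)(1-p_{ik}(U'))\|_\flat\le p^{-r/2}.$$

**Proof.**

**Step 1: an abelian group along the diagonal.** Let $\mathbf N=E_{ij}+E_{jk}$; then $\mathbf N^2=E_{ik}$ and $\mathbf N^3=0$. Let $Z=\mathrm{span}(VV)\supset U'$ and
$$K=\{1+a\mathbf N+y\mathbf N^2:\ a\in V,\ y\in Z\}.$$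
Since $(1+a\mathbf N+y\mathbf N^2)(1+a'\mathbf N+y'\mathbf N^2)=1+(a+a')\mathbf N+(y+y'+aa')\mathbf N^2$, this is a finite abelian group. The map $1+a\mathbf N+y\mathbf N^2\mapsto(a,\,y-a^2/2)$ is an isomorphism $K\cong V\times Z$: it is bijective, and $y+y'+aa'-\frac12(a+a')^2=(y-\frac12a^2)+(y'-\frac12a'^2)$. This uses that $p$ is odd. The characters of $K$ in these coordinates are $\chi(a,z)=e(\ell(a)+\psi(z))$ with $\ell,\psi$ $\mathbb F_p$-linear functionals on $V,Z$ and $e(s)=e^{2\pi is/p}$.

**Step 2: the products factor through $\mathbb C[K]$.** Let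
$$s=\frac1{|V|}\sum_{a\in V}x_{ij}(a)x_{jk}(a),\qquad s'=\frac1{|V|}\sum_{a\in V}x_{jk}(a)x_{ij}(a).$$
The summands are $1+a\mathbf N+a^2\mathbf N^2$, with coordinates $(a,a^2/2)$, and $1+a\mathbf N$, with coordinates $(a,-a^2/2)$. So $s,s'\in\mathbb C[K]$. In $p_{ij}(V)p_{jk}(V)=|V|^{-2}\sum_{a,b}x_{ij}(a)x_{jk}(b)$ write $x_{jk}(b)=x_{jk}(a)x_{jk}(b-a)$ and sum over $b-a$; this gives $p_{ij}(V)p_{jk}(V)=s\,p_{jk}(V)$. In the same way $p_{jk}(V)p_{ij}(V)=p_{jk}(V)s'$. Since $p_{ik}(U')$ commutes with $p_{jk}(V)$,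
$$p_{ij}(V)p_{jk}(V)(1-p_{ik}(U'))=s(1-p_{ik}(U'))\,p_{jk}(V),$$
$$p_{jk}(V)p_{ij}(V)(1-p_{ik}(U'))=p_{jk}(V)\,s'(1-p_{ik}(U')).$$
As $\|p_{jk}(V)\|_{\ell_1}=1$ and $p_{ik}(U')\in\mathbb C[K]$, it suffices to bound $|\chi(s(1-p_{ik}(U')))|$ and $|\chi(s'(1-p_{ik}(U')))|$ by $p^{-r/2}$ for every $\chi\in\hat K$.

**Step 3: a Gauss sum.** The elements of $x_{ik}(U')$ have coordinates $(0,y)$, $y\in U'$. So $\chi(p_{ik}(U'))$ is $1$ if $\psi|_{U'}=0$ and $0$ otherwise. In the first case $\chi(s(1-p_{ik}(U')))=0$. In the second case $\psi$ does not vanish on $I(h^2L;2N-r)$, so by Lemma 5 the form $\psi(vw)$ on $V$ has rank $\rho\ge r$. We must bound $|\chi(s)|$ and $|\chi(s')|$. With $\epsilon=1$ for $s$ and $\epsilon=-1$ for $s'$, and with $a=b+c$, so that $a^2-b^2=c^2+2bc$,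
$$\Big|\frac1{|V|}\sum_ae\big(\ell(a)+\tfrac\epsilon2\psi(a^2)\big)\Big|^2=\frac1{|V|}\sum_ce\big(\ell(c)+\tfrac\epsilon2\psi(c^2)\big)\cdot\frac1{|V|}\sum_be\big(\epsilon\psi(bc)\big).$$
The inner average is $1$ if $c$ is in the radical of the form and $0$ otherwise. So the right side is at most $|\mathrm{rad}|/|V|=p^{-\rho}\le p^{-r}$ in modulus. $\square$

The simplest case is $r=1$, $h=1$, $N=1$: then $L_1=1$, $V=\mathbb F_p$, and with $U'=\mathbb F_p$ the lemma says $\|p_{12}(\mathbb F_p)p_{23}(\mathbb F_p)(1-p_{13}(\mathbb F_p))\|_\flat\le p^{-1/2}$. The sum in Step 3 is then a one-variable quadratic Gauss sum.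

## 8. Propagation to higher degrees

For $g\in R\setminus\{0\}$ and $D\ge1$ let
$$H^+(g,D)=\{1+aE_{12}+bE_{23}+cE_{13}:\ a,b\in I(g;D),\ c\in I(g;2D)\},\qquad H^-(g,D)=H^+(g,D)^T .$$
If $a,b\in I(g;D)$ then $ab\in I(g;2D)$, so $H^+(g,D)$ is closed under products, and being finite it is a group. Each of the parametrizations $x_{12}(a)x_{23}(b)x_{13}(c)$ and $x_{23}(b)x_{12}(a)x_{13}(c)$ is a bijection onto $H^+(g,D)$, and $x_{13}$ is central there; so $p_{H^+(g,D)}$ is the product, in any order, of $p_{12}(I(g;D))$, $p_{23}(I(g;D))$ and $p_{13}(I(g;2D))$. Similarly for $H^-$, with $x_{21},x_{32},x_{31}$. Put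
$$\nu_{g,D}=p_{H^+(g,D)}\,p_{H^-(g,D)} .$$

We want $\nu_{g,D}$ to change little when $D$ grows. Between the two factors, pieces of $H^+$ and $H^-$ are adjacent, such as $x_{13}(V)$ and $x_{32}(V)$, whose commutators are in the root subgroup $x_{12}$. Lemma 6 then inserts an average over $x_{12}(U')$, with $U'$ reaching degree almost $2D$, and this can be absorbed into $H^+$. This alternation between upper and lower root subgroups is the zigzag, of Lafforgue type. The polynomial $g$ is carried along because we shall need the case $g=f_m$ in addition to $g=1$.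

**Proposition 7.** Let $\delta=\deg g$, $r\ge1$, and $4\delta+3rp^r\le D\le D_1\le\frac32D$ with $D,D_1$ integers. Then $\|\nu_{g,D}-\nu_{g,D_1}\|_\flat\le16p^{-r/2}$.

**Proof.** Let $\kappa=p^{-r/2}$, $L=L_r$, $H^\pm=H^\pm(g,D)$, $\nu=\nu_{g,D}$, $V=I(g;D)$, $U=I(g^2L;2D-r)$. "Within $\kappa$" refers to $\|\cdot\|_\flat$.

**Numerical preparation.** From the hypothesis, $\delta\le D/4$, $\deg L\le rp^r\le D/3$, and $9r\le3rp^r\le D$, so $r\le D/9$. Therefore:

- Lemma 6 applies to $V$ ($h=g$, $N=D$), since $n=D-\delta\ge\frac34D$ exceeds both $r$ and $\deg L$; the permitted subspaces are those of $I(g^2L;2D-r)=U$.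
- Lemma 6 applies to $U$ ($h=g^2L$, $N=2D-r$), since $n=2D-r-2\delta-\deg L\ge D(2-\frac19-\frac12-\frac13)>D$; the permitted subspaces are those of $I((g^2L)^2L;2(2D-r)-r)=I(g^4L^3;4D-3r)$.
- $\deg(g^2L)\le2\delta+rp^r\le D$ and $\deg(g^4L^3)\le4\delta+3rp^r\le2D$.
- $D_1\le\frac32D\le2D-r$ and $2D_1\le3D\le4D-3r$.

**Step 1: insert averages over $x_{12}$ and $x_{23}$.** We show that for every subspace $U'\subset U$
$$\|\nu-p_{H^+}p_{12}(U')p_{23}(U')p_{H^-}\|_\flat\le2\kappa.\tag{3}$$
As $x_{13}(V)\subset H^+$ and $x_{32}(V)\subset H^-$, we have $\nu=p_{H^+}p_{13}(V)p_{32}(V)p_{H^-}$. By the first part of Lemma 6 with $(i,j,k)=(1,3,2)$, $\nu$ is within $\kappa$ of $p_{H^+}p_{13}(V)p_{32}(V)p_{12}(U')p_{H^-}$. Since $x_{12}$ commutes with $x_{13}$ and $x_{32}$, this equals $p_{H^+}p_{13}(V)\,p_{12}(U')\,p_{32}(V)p_{H^-}=p_{H^+}p_{12}(U')p_{H^-}$.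

Next, as $x_{13}$ and $x_{12}$ commute, $p_{H^+}p_{12}(U')=p_{H^+}p_{13}(V)p_{12}(U')=p_{H^+}p_{12}(U')p_{13}(V)$, and $p_{H^-}=p_{21}(V)p_{H^-}$. So
$$p_{H^+}p_{12}(U')p_{H^-}=p_{H^+}p_{12}(U')\,p_{13}(V)p_{21}(V)\,p_{H^-}.$$
By the second part of Lemma 6 with $(i,j,k)=(2,1,3)$, this is within $\kappa$ of $p_{H^+}p_{12}(U')p_{13}(V)p_{21}(V)p_{23}(U')p_{H^-}$. Since $x_{23}$ commutes with $x_{21}$, we have $p_{21}(V)p_{23}(U')p_{H^-}=p_{23}(U')p_{21}(V)p_{H^-}=p_{23}(U')p_{H^-}$. And $p_{H^+}p_{12}(U')p_{13}(V)=p_{H^+}p_{12}(U')$, as above. So the last element is $p_{H^+}p_{12}(U')p_{23}(U')p_{H^-}$, which proves (3).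

**Step 2: enlarge the center of $H^+$.** Let $E=I(g;2D_1)$. We show $\|\nu-p_{13}(E)\nu\|_\flat\le6\kappa$. Take $U'=U$ in (3), and let $U_2=I(g^4L^3;2D_1)$. Since $2D_1\le4D-3r$, Lemma 6 for $U$ and $(i,j,k)=(1,2,3)$ gives $\|p_{12}(U)p_{23}(U)(1-p_{13}(U_2))\|_\flat\le\kappa$. So $\nu$ is within $3\kappa$ of
$$\xi=p_{H^+}p_{12}(U)p_{23}(U)p_{13}(U_2)p_{H^-}.$$
As $x_{13}$ commutes with all upper unitriangular matrices, $p_{13}(U_2)\xi=\xi$. Hence
$$\|\nu-p_{13}(U_2)\nu\|_\flat\le\|\nu-\xi\|_\flat+\|p_{13}(U_2)(\xi-\nu)\|_\flat\le6\kappa .$$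
Moreover $\nu=p_{13}(I(g;2D))\nu$, so $p_{13}(U_2)\nu=p_{13}(U_2+I(g;2D))\nu$. We claim $U_2+I(g;2D)=E$. The inclusion from left to right is clear. Let $f\in E$ and divide by $g^4L^3$: $f=g^4L^3w+f'$ with $\deg f'<\deg(g^4L^3)\le2D$. Then $g\mid f'$, so $f'\in I(g;2D)$; and either $w=0$ or $\deg(g^4L^3w)=\deg f<2D_1$, so $g^4L^3w\in U_2$. Thus $p_{13}(U_2)\nu=p_{13}(E)\nu$.

**Step 3: replace $H^+(g,D)$ by $H^+(g,D_1)$.** Let $U_1=I(g^2L;D_1)$, which is contained in $U$ because $D_1\le2D-r$. Multiply (3) for $U'=U_1$ on the left by $p_{13}(E)$: the element $p_{13}(E)\nu$ is within $2\kappa$ of $p_{13}(E)p_{H^+}p_{12}(U_1)p_{23}(U_1)p_{H^-}$. Since $I(g;2D)\subset E$,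
$$p_{13}(E)p_{H^+}p_{12}(U_1)p_{23}(U_1)=p_{13}(E)\,p_{12}(V)\,p_{23}(V)\,p_{12}(U_1)\,p_{23}(U_1).$$
To interchange the two middle factors, note $x_{23}(b)x_{12}(a)=x_{12}(a)x_{23}(b)x_{13}(-ab)$ with $a,b\in I(g;D_1)$, so $ab\in E$; since $x_{13}$ is central in the upper unitriangular group, $x_{13}(-ab)$ is absorbed by $p_{13}(E)$. The product is therefore $p_{13}(E)\,p_{12}(V+U_1)\,p_{23}(V+U_1)$. Finally $V+U_1=I(g;D_1)$, by division by $g^2L$ as in Step 2, since $\deg(g^2L)\le D$. So the product is $p_{H^+(g,D_1)}$. Together with Step 2,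
$$\|p_{H^+(g,D)}p_{H^-(g,D)}-p_{H^+(g,D_1)}p_{H^-(g,D)}\|_\flat\le8\kappa.\tag{4}$$

**Step 4: transpose.** Transposition reverses products and exchanges $p_{H^+(g,\cdot)}$ with $p_{H^-(g,\cdot)}$. Applied to (4) it gives
$$\|p_{H^+(g,D)}p_{H^-(g,D)}-p_{H^+(g,D)}p_{H^-(g,D_1)}\|_\flat\le8\kappa .$$
Multiply on the left by $p_{H^+(g,D_1)}$. As $H^+(g,D)\subset H^+(g,D_1)$, we get $\|p_{H^+(g,D_1)}p_{H^-(g,D)}-\nu_{g,D_1}\|_\flat\le8\kappa$. Adding (4) gives the bound $16\kappa$. $\square$

**A summable sequence.** Let $D_{2k}=2^{k+1}$ and $D_{2k+1}=3\cdot2^k$, that is, $2,3,4,6,8,12,\dots$ Then $D_i<D_{i+1}\le\frac32D_i$ and $D_i\ge2^{i/2}$. Let $r_i=\lfloor\frac12\log_pD_i\rfloor$, so $\sqrt{D_i}/p<p^{r_i}\le\sqrt{D_i}$. Since $3r_ip^{r_i}\le\frac32\sqrt{D_i}\log_pD_i$, for each $\delta$ there is $i_0(\delta)$ such that $r_i\ge1$ and $4\delta+3r_ip^{r_i}\le D_i$ for all $i\ge i_0(\delta)$. As $16p^{-r_i/2}\le16\,(\sqrt{D_i}/p)^{-1/2}$, Proposition 7 gives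
$$\|\nu_{g,D_i}-\nu_{g,D_{i+1}}\|_\flat\le\varepsilon_i:=16\sqrt p\,D_i^{-1/4}\qquad(i\ge i_0(\deg g)).\tag{5}$$
Because $D_i\ge2^{i/2}$, both $\sum\varepsilon_i$ and $\sum\varepsilon_i^{1/2}$ converge. Put $\delta_i=\sum_{l\ge i}\varepsilon_l$, which tends to $0$. The bound $\varepsilon_i$ does not depend on $g$; only the starting index $i_0$ does, and only through $\deg g$.

## 9. Upper and lower unitriangular averages over a finite field

With (2) and (5), the uniform Cauchy property of Section 4 is proved for $\nu_i=\nu_{1,D_i}$. For the limit $i\to\infty$ with $m$ fixed we need $\|\theta(\nu_{f_m,D_i})\|$ to be small. This comes from a computation over finite fields.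

**Lemma 8.** Let $F$ be a finite field, $|F|=q_0$, and let $U^\pm$ be the upper and lower unitriangular subgroups of $SL_3(F)$. Then $\|p_{U^+}p_{U^-}\|\le(6/q_0)^{1/2}$ on $\ell_2^0(F^3\setminus\{0\})$.

**Proof.** The operators $p_{U^\pm}$ are the orthogonal projections onto the $U^\pm$-invariant functions, and they average functions over orbits. So it suffices to bound $\|p_{U^+}f\|$ for $U^-$-invariant $f\in\ell_2^0$. The $U^-$-orbits are, for $c\in F^*$,
$$\{x_1=c\},\qquad\{x_1=0,\,x_2=c\},\qquad\{(0,0,c)\},$$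
of sizes $q_0^2,q_0,1$. Let $a_c,b_c,d_c$ be the values of $f$ there, and $A,B,\Delta$ the sums of $a_c,b_c,d_c$ over $c\in F^*$. Then
$$\|f\|^2=q_0^2\sum|a_c|^2+q_0\sum|b_c|^2+\sum|d_c|^2,\qquad q_0^2A+q_0B+\Delta=0 .$$
The $U^+$-orbits are $\{x_3=c\}$, $\{x_3=0,\,x_2=c\}$, $\{(c,0,0)\}$, of sizes $q_0^2,q_0,1$. On $\{x_3=c\}$ the points with $x_1=c'\ne0$ contribute $q_0a_{c'}$, the points with $x_1=0$, $x_2=c'\neq0$ contribute $b_{c'}$, and $(0,0,c)$ contributes $d_c$. So the average is $q_0^{-2}(q_0A+B+d_c)=q_0^{-2}(d_c-\Delta/q_0)$. On $\{x_3=0,x_2=c\}$ the average is $q_0^{-1}(A+b_c)$, and at $(c,0,0)$ it is $a_c$. Hence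
$$\|p_{U^+}f\|^2=q_0^{-2}\sum_{c\in F^*}|d_c-\Delta/q_0|^2+q_0^{-1}\sum_{c\in F^*}|A+b_c|^2+\sum_{c\in F^*}|a_c|^2 .$$

- First term: put $d_0=0$; then $\Delta/q_0$ is the mean of $(d_c)_{c\in F}$, and the sum of squared deviations from the mean is at most $\sum|d_c|^2$. So the term is at most $q_0^{-2}\|f\|^2$.
- Third term: at most $q_0^{-2}\|f\|^2$, by the formula for $\|f\|^2$.
- Second term: at most $2|A|^2+\frac2{q_0}\sum|b_c|^2$. Here $|A|^2\le q_0\sum|a_c|^2\le\|f\|^2/q_0$ and $\sum|b_c|^2\le\|f\|^2/q_0$. So the term is at most $\big(\frac2{q_0}+\frac2{q_0^2}\big)\|f\|^2$.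

The total is at most $\big(\frac2{q_0}+\frac4{q_0^2}\big)\|f\|^2\le\frac6{q_0}\|f\|^2$. $\square$

**Lemma 9.** For each fixed $m\ge1$ and all $i\ge i_0(m)$, $\|\theta(\nu_{f_m,D_i})\|=\limsup_j\|\pi_j(\nu_{f_m,D_i})\|\le\delta_i$.

**Proof.** The point is to compare $\nu_{f_m,D_i}$ with $\nu_{f_m,D_l}$ for $l$ so large, depending on $j$, that Lemma 8 applies in $\pi_j$. Let $j\ne m$. Then $f_m$ is invertible modulo $f_j$. If $D\ge m+j$, then $I(f_m;D)=f_mP_{D-m}$ with $P_{D-m}\supset P_j$, and $P_j\to F_j$ is onto; so $I(f_m;D)\to F_j$ is onto, and likewise $I(f_m;2D)\to F_j$. Choose $l\ge i$ with $D_l\ge m+j$. The groups $H^\pm(f_m,D_l)$ then map onto the unitriangular subgroups $U^\pm$ of $SL_3(F_j)$, so $\pi_j(\nu_{f_m,D_l})$ is $p_{U^+}p_{U^-}$ acting on $\ell_2^0(F_j^3\setminus\{0\})$, and its norm is at most $(6/|F_j|)^{1/2}$ by Lemma 8. Since $\|\pi_j(\cdot)\|\le\|\cdot\|_\flat$ and $\deg f_m=m$, (5) gives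
$$\|\pi_j(\nu_{f_m,D_i})\|\le\sum_{i\le k<l}\varepsilon_k+(6/|F_j|)^{1/2}\le\delta_i+(6/|F_j|)^{1/2}.$$
Let $j\to\infty$. $\square$

## 10. The contradiction: proof of Theorem 3

Assume (1), with $\varphi_j$ as in Section 4. By (2), $|\varphi_j(x)|\le C\|x\|_\flat$ for all $j$ and $x$.

**Step 1: $i$ fixed, $j\to\infty$.** By (1), $\varphi_j(g)\to\tau_j(\pi_j(g)^*\pi_j(g))=1$ for each $g\in\Gamma$. As $\nu_{1,D_i}$ is a finite convex combination of group elements, $\varphi_j(\nu_{1,D_i})\to1$ as $j\to\infty$.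

**Step 2: $m$ fixed, $i\to\infty$.** We show $\varphi_m(\nu_{1,D_i})\to0$. Since $H^\pm(f_m,D)\subset H^\pm(1,D)$,
$$\nu_{1,D}=p_{H^+(1,D)}\,y\,p_{H^-(1,D)},\qquad y=\nu_{f_m,D}.$$
All elements of $H^\pm(f_m,D)$ are congruent to $1$ modulo $f_m$, so $y$ is supported in $\ker\pi_m$. For $h_1,h_2\in\Gamma$ and $n\in\mathrm{supp}\,y$ we therefore have $\pi_m(h_1nh_2)=\pi_m(h_1h_2)$: the twist in $\varphi_m$ is constant on $h_1(\mathrm{supp}\,y)h_2$ and can be taken out of the sum. This gives
$$|\varphi_m(h_1yh_2)|=\big|\tau_m\big(\pi_m(h_1h_2)^*\,T_m\theta(h_1yh_2)\big)\big|\le C\|\theta(h_1yh_2)\|=C\|\theta(y)\| .$$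
Averaging over $h_1\in H^+(1,D_i)$ and $h_2\in H^-(1,D_i)$ and applying Lemma 9, $|\varphi_m(\nu_{1,D_i})|\le C\|\theta(\nu_{f_m,D_i})\|\le C\delta_i$ for $i\ge i_0(m)$.

**Step 3: uniformity in $m$.** The bound of Step 2 holds only from an index $i_0(m)$ on, which depends on $m$. By (5) with $g=1$ and by (2), for all $m$ and all $i'\ge i\ge i_0(0)$,
$$|\varphi_m(\nu_{1,D_i})|\le|\varphi_m(\nu_{1,D_{i'}})|+C\delta_i .$$
Let $i'\to\infty$ and use Step 2: $|\varphi_m(\nu_{1,D_i})|\le C\delta_i$ for **all** $m$ and all $i\ge i_0(0)$.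

**Step 4: conclusion.** Choose $i\ge i_0(0)$ with $C\delta_i<\frac12$ and let $m\to\infty$. Step 1 gives $1\le\frac12$, a contradiction. So (1) is impossible, and by the reduction in Section 3, $u$ has no bounded extension $Y\to\mathcal K$. $\blacksquare$

## 11. The identity of $\mathcal K$

The subspace $S$ in Theorem 3 can be replaced by $\mathcal K$ itself, with $u=\mathrm{id}$.

**Theorem 10.** There is a separable C\*-algebra $A\subset B(\ell_2)$ containing $\mathcal K$ as an ideal such that there is no bounded linear projection $A\to\mathcal K$. So the question has a negative answer already for $S=\mathcal K$, $u=\mathrm{id}$.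

**Proof.** Let $H=\bigoplus_j\mathbb C^{N_j}$, let $M\subset B(H)$ act block-diagonally, and put $A=Y+\mathcal K(H)$. The sum of a C\*-subalgebra of $B(H)$ and the closed ideal $\mathcal K(H)$ is a C\*-algebra; $A$ is separable and contains $\mathcal K(H)$ as an ideal. If $P\colon A\to\mathcal K(H)$ were a bounded projection, then $P|_Y$ would be a bounded extension of $u\colon S\to\mathcal K(H)$, contradicting Theorem 3. $\blacksquare$

## 12. Failure of the approximation property

By Theorem 2 and Theorem 3, $X=Y/S$ fails the $\lambda$-BAP for every $\lambda$. The tools above give more. Recall that the reduced C\*-algebra $C^*_\lambda(\Gamma)$ is the completion of $\mathbb C[\Gamma]$ for the norm $\|\lambda(x)\|$, where $\lambda$ is the left regular representation on $\ell_2(\Gamma)$, and that its canonical trace is $z\mapsto\langle z\delta_1,\delta_1\rangle$, which takes the value $\delta_{g,1}$ at $\lambda(g)$.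

**Theorem 11.** Let $A$ be any C\*-completion of $\mathbb C[\Gamma]$ whose norm dominates that of the reduced C\*-algebra (for example $C^*_\lambda(\Gamma)$, $C^*(\Gamma)$, or $A=X=Y/S$). Then $A$ fails Grothendieck's approximation property as a Banach space.

**Proof.** The plan is to construct a linear functional $\beta$ on the bounded operators of $A$ that is controlled by the values of the operator on one compact set, vanishes on finite-rank operators, and is $1$ on the identity.

**Step 1: setting.** As the norm of $A$ dominates the reduced norm, there is a quotient map $A\to C^*_\lambda(\Gamma)$, again denoted by $\lambda$. Let $\tau$ be its composition with the canonical trace: a tracial state with $\tau(g)=\delta_{g,1}$. Let $\nu_i=\nu_{1,D_i}$ and $i_0=i_0(0)$. For bounded $T\colon A\to A$ let $\varphi_T$ be the linear extension of $\varphi_T(g)=\tau(g^*T(g))$ to $\mathbb C[\Gamma]$. Lemma 4 applies with $B=E=A$ and $\rho,\theta$ the inclusions, since $\|gyg'\|_A=\|y\|_A\le\|y\|_{C^*(K)}$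 for $y\in\mathbb C[K]$, $K$ finite abelian.

**Step 2: one compact set controls the increments.** For $i\ge i_0$, (5) allows us to write $\nu_i-\nu_{i+1}=\sum_lg_lc_lg_l'$ as in the definition of $\|\cdot\|_\flat$, with $s_l:=\|c_l\|_{C^*(K_l)}>0$ and $\sum_ls_l\le2\varepsilon_i$. By Lemma 4, $|\varphi_T(g_lc_lg_l')|\le\max_\chi\|T(g_lc_l^\chi g_l')\|$, and $\|g_lc_l^\chi g_l'\|\le s_l$. Let $\mathcal F_i$ be the finite set of all elements $\varepsilon_i^{1/2}s_l^{-1}g_lc_l^\chi g_l'$. They have norm at most $\varepsilon_i^{1/2}$, which tends to $0$. So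
$$\mathcal C=\{0\}\cup\mathrm{supp}(\nu_{i_0})\cup\bigcup_{i\ge i_0}\mathcal F_i$$
is compact: outside each neighborhood of $0$ it has only finitely many points. It does not depend on $T$. We get
$$|\varphi_T(\nu_i-\nu_{i+1})|\le\sum_ls_l\varepsilon_i^{-1/2}\sup_{z\in\mathcal C}\|Tz\|\le2\varepsilon_i^{1/2}\sup_{z\in\mathcal C}\|Tz\| .$$
Since $\sum\varepsilon_i^{1/2}<\infty$, the limit $\beta(T)=\lim_i\varphi_T(\nu_i)$ exists. Also $|\varphi_T(\nu_{i_0})|\le\sup_{g\in\mathrm{supp}(\nu_{i_0})}\|Tg\|$. Hence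
$$|\beta(T)|\le c_0\sup_{z\in\mathcal C}\|Tz\|,\qquad c_0=1+2\sum_{i\ge i_0}\varepsilon_i^{1/2}.\tag{6}$$

**Step 3: values of $\beta$.** For $T=\mathrm{id}$ we have $\varphi_T(g)=\tau(g^*g)=1$, so $\beta(\mathrm{id})=1$. Let $T(a)=x^*(a)x$ with $x^*\in A^*$, $x\in A$. Then $\varphi_T(g)=x^*(g)\tau(g^*x)$, and by Cauchy–Schwarz
$$|\varphi_T(\nu_i)|\le\|x^*\|\sum_g\nu_i(g)|\tau(g^*x)|\le\|x^*\|\,\|\nu_i\|_{\ell_2}\,\|x\|,$$
because $\tau(g^*x)=\langle\lambda(x)\delta_1,\delta_g\rangle$, so that $\sum_g|\tau(g^*x)|^2=\|\lambda(x)\delta_1\|^2\le\|x\|^2$. An upper unitriangular matrix that is also lower unitriangular is $1$, so $H^+(1,D_i)\cap H^-(1,D_i)=\{1\}$ and the products $h^+h^-$ are pairwise distinct. Thus $\nu_i$ is uniform on $|H^+(1,D_i)|\,|H^-(1,D_i)|$ elements, and $\|\nu_i\|_{\ell_2}=(|H^+(1,D_i)|\,|H^-(1,D_i)|)^{-1/2}\to0$. So $\beta$ vanishes on rank-one operators and, being linear, on all bounded finite-rank operators.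

**Step 4: conclusion.** For every bounded finite-rank $T$, (6) gives $1=|\beta(\mathrm{id}-T)|\le c_0\sup_{z\in\mathcal C}\|z-Tz\|$. So the identity of $A$ cannot be approximated uniformly on $\mathcal C$ by finite-rank operators to within less than $1/c_0$, and $A$ fails the AP.

**Step 5: $X$ is one of these completions.** Let $1\ne g\in\Gamma$. For $j$ larger than the degrees of all entries of $g-1$, $g$ acts nontrivially on $F_j^3$; its fixed vectors form a proper subspace, so it fixes at most $|F_j|^2-1$ nonzero vectors. Let $\#\mathrm{Fix}$ be their number. The trace of $\pi_j(g)$ is that of the permutation representation minus $1$, so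
$$\tau_j(\pi_j(g))=\frac{\#\mathrm{Fix}-1}{|F_j|^3-2}\longrightarrow0\qquad(j\to\infty).$$
Hence $x\mapsto\lim_j\tau_j(\pi_j(x))$ is the functional on $\mathbb C[\Gamma]$ with value $\delta_{g,1}$ at $g$. It is bounded by $\limsup_j\|\pi_j(x)\|=\|\theta(x)\|$, so it factors through $\theta$ and extends to $X$. It is positive there, since $\tau_j(\pi_j(x)^*\pi_j(x))\ge0$. In its GNS representation the cyclic vector $\zeta$ satisfies $\langle\theta(g)\zeta,\theta(h)\zeta\rangle=\delta_{g,h}$, so $\theta(g)\zeta\mapsto\delta_g$ identifies it with $\lambda$ on $\ell_2(\Gamma)$. Therefore $\|\lambda(x)\|\le\|\theta(x)\|$ for $x\in\mathbb C[\Gamma]$. In particular $\theta$ is injective, as $\lambda$ is, and $X$ is a C\*-completion of $\mathbb C[\Gamma]$ whose norm dominates the reduced one. $\blacksquare$
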